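# No gap below the free group of rank two

## 1. Gaps among the groups $\mathbb Z^n$

Look at $\mathbb Z$, at $\mathbb Z\times\mathbb Z/5$, and at the infinite dihedral group $D_\infty$. They are not isomorphic, but they differ only by finite amounts: in the second we divide out a finite normal subgroup to reach $\mathbb Z$, in the third we pass to a subgroup of index $2$. The following relation compares groups by the quotients they have, and it ignores such finite differences.

**Definition.** For groups $G,H$ write $H\preccurlyeq G$ ("$G$ is as large as $H$") if there are a finite-index subgroup $G^0\le G$, a finite-index subgroup $H^0\le H$, a finite normal subgroup $N$ of $H^0$, and an epimorphism $G^0\to H^0/N$. Write $G\simeq H$ if $G\preccurlyeq H$ and $H\preccurlyeq G$, and $[G]$ for the class of $G$. Write $G\lessdot H$ if $G\preccurlyeq H$ but not $H\preccurlyeq G$. (Here $\lessdot$ means only "strictly below".)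

The relation is reflexive, and we shall check in (2.3) that it is transitive. So the set $\mathcal F$ of classes of finitely generated groups is partially ordered by $\preccurlyeq$. For instance $\mathbb Z\simeq \mathbb Z\times\mathbb Z/5\simeq D_\infty$, and all finite groups are equivalent to the trivial group.

Let us find everything below $\mathbb Z^n$. A finite-index subgroup of $\mathbb Z^n$ is again isomorphic to $\mathbb Z^n$. So suppose $H\preccurlyeq\mathbb Z^n$, witnessed by an epimorphism $\mathbb Z^n\to H^0/N$. Then $H^0/N\cong\mathbb Z^k\times T$ with $T$ finite and $k\le n$. Let $N'$ be the preimage of $T$ in $H^0$. It is normal in $H^0$, it is finite, of order $|N|\cdot|T|$, and $H^0/N'\cong \mathbb Z^k$. The map $H^0\to\mathbb Z^k$ shows $\mathbb Z^k\preccurlyeq H$; the isomorphism $\mathbb Z^k\to H^0/N'$ shows $H\preccurlyeq\mathbb Z^k$. Hence $H\simeq\mathbb Z^k$ for some $k\le n$.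

Moreover $\mathbb Z^m\preccurlyeq\mathbb Z^n$ only if $m\le n$, because a finite-index subgroup of $\mathbb Z^m$ is a copy of $\mathbb Z^m$ without nontrivial finite subgroups, and $\mathbb Z^n$ maps onto $\mathbb Z^m$ only for $m\le n$. So the classes below $[\mathbb Z^n]$ are exactly
$$[1]\lessdot[\mathbb Z]\lessdot[\mathbb Z^2]\lessdot\dots\lessdot[\mathbb Z^n],$$
and nothing lies strictly between two neighbors. In particular there is nothing strictly between $[1]$ and $[\mathbb Z]$. The order has gaps.

Now go to the other end. Let $F_2$ be the free group of rank $2$. It has free subgroups of every finite rank $r\ge2$ of finite index ($r-1$), and a group generated by $r$ elements is a quotient of a free group of rank $r$. So $G\preccurlyeq F_2$ for every finitely generated $G$: the class $[F_2]$ is the largest element of $\mathcal F$. Is there a gap just below it? In other words: given a finitely generated $G\lessdot F_2$, can we always find a finitely generated $H$ with $G\lessdot H\lessdot F_2$? We shall see that we can.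

**Theorem 1.** If $G$ is finitely generated and $G\lessdot F_2$, there is a $2$-generated residually finite torsion group $K$ with $K\not\preccurlyeq G$, and $H=G\times K$ satisfies $G\lessdot H\lessdot F_2$.

Sections 2–6 prove this. Sections 7–9 refine it: countably many groups below $F_2$ have a common upper bound below $F_2$, and the interval between $[G]$ and $[F_2]$ is very wide.

## 2. Large groups

**Textbook facts.** We use the following.

* (A) Subgroups of free groups are free; a subgroup of index $j$ in a free group of finite rank $r$ has rank $1+(r-1)j$. A finite-index subgroup of a nonabelian free group is nonabelian, since it contains powers $x^a,y^b$ ($a,b\ge1$) of two distinct basis elements.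
* (B) Free groups are torsion-free and residually finite. (A group is *residually finite* if every nontrivial element is missed by some finite-index subgroup.)
* (C) In a free group the centralizer of a nontrivial element is infinite cyclic.
* (D) A homomorphism from a free group is given by arbitrary values on a basis; so it lifts through any epimorphism.
* (E) A finite-index subgroup of $G$ contains a finite-index subgroup that is normal in $G$. A finitely generated group has finitely many subgroups of each finite index, all of them finitely generated.

By (E), in a residually finite group every finite set of nontrivial elements is missed by some normal subgroup of finite index.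

**Definition.** A group is *large* if some finite-index subgroup maps onto a nonabelian free group.

Example: $\mathbb Z/2*\mathbb Z=\langle x,y\mid x^2\rangle$ is large. The subgroup $\Psi$ of $F_2=\langle x,y\rangle$ of elements with even exponent sum in $x$ has index $2$ and is free on $x^2,\ y,\ xyx^{-1}$. The normal closure of $x^2$ in $F_2$ is the same as in $\Psi$, because $F_2=\Psi\cup x\Psi$ and $x$ commutes with $x^2$. So the index-$2$ subgroup $\Psi/\langle\langle x^2\rangle\rangle$ is free of rank $2$. Keep this example in mind for Section 5.

**(2.1)** *$F_2\preccurlyeq G$ if and only if $G$ is large. So for finitely generated $G$: $G\lessdot F_2$ if and only if $G$ is not large.* A finite-index subgroup of $F_2$ is nonabelian free and has no nontrivial finite subgroup, so $F_2\preccurlyeq G$ gives a map from a finite-index subgroup of $G$ onto a nonabelian free group. Conversely, every nonabelian free group maps onto $F_2$. The second sentence follows because $G\preccurlyeq F_2$ always holds.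

**(2.2)** *A group with a large quotient is large. If $G_1\le G$ has finite index, then $G$ is large if and only if $G_1$ is. Torsion groups and solvable groups are not large.* For the first claim take preimages. For the second, if $G^0\to\Phi$ is onto a nonabelian free group, then $G^0\cap G_1$ has finite index in $G^0$, so it maps onto a finite-index subgroup of $\Phi$, which is nonabelian free by (A); the converse is immediate. A finite-index subgroup of a torsion group has only torsion quotients, and free groups are torsion-free. A finite-index subgroup of a solvable group has only solvable quotients, while a nonabelian free group maps onto $F_2$ and so onto the $2$-generated group $A_5$.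

**(2.3)** *The relation $\preccurlyeq$ is transitive, and $A\preccurlyeq B$ implies $A\times C\preccurlyeq B\times C$.* Let $B\preccurlyeq A$ via $A^0\to B^0/N$ and $C\preccurlyeq B$ via $f:B^1\to C^0/L$. Put $B^2=B^0\cap B^1$. The subgroup $B^2N/N\cong B^2/(B^2\cap N)$ has finite index in $B^0/N$, so a finite-index subgroup of $A^0$ maps onto it. Next, $f(B^2)=C^1/L$ for some $C^1$ of finite index in $C^0$. Since $B^2\cap N$ is finite and normal in $B^2$, its image is a finite normal subgroup $L_1/L$ of $C^1/L$. Then $L_1$ is finite and normal in $C^1$, and $f$ induces an epimorphism $B^2/(B^2\cap N)\to C^1/L_1$. Composing, a finite-index subgroup of $A$ maps onto $C^1/L_1$, so $C\preccurlyeq A$. For the product statement, take the product of $B^0\to A^0/N$ with the identity of $C$, and note $A^0/N\times C=(A^0\times C)/(N\times 1)$.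

**(2.4)** *If $K$ is residually finite and $K\preccurlyeq G$, then some finite-index subgroup of $G$ maps onto some finite-index subgroup of $K$.* Let $G^0\to K^0/N$ be a witness. As $N$ is finite, some finite-index $K^1\le K^0$ has $K^1\cap N=1$. Then $K^1\cong K^1N/N$ has finite index in $K^0/N$, and its preimage in $G^0$ maps onto it.

So for residually finite $K$ the finite normal subgroup disappears from the definition. This is one reason why residual finiteness appears in Theorem 1.

## 3. Direct products, and the choice of the second factor

Since $G$ itself is a quotient of $G\times K$, products are the obvious way to go up from $G$. We have to stay below $F_2$, that is, stay non-large.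

**Lemma 1.** Let $U,V$ be normal subgroups of $S$ with $[U,V]=1$, and let $\pi:S^0\to\Phi$ be an epimorphism from a finite-index subgroup of $S$ onto a nonabelian free group. Then $\pi(U\cap S^0)=1$ or $\pi(V\cap S^0)=1$. Moreover, for any normal subgroup $U$ of $S$, if $\pi(U\cap S^0)=1$ then $S/U$ is large.

*Proof.* The subgroups $\pi(U\cap S^0)$ and $\pi(V\cap S^0)$ are normal in $\Phi$, because $\pi$ is onto, and they commute elementwise. Suppose both are nontrivial, and choose $1\ne c\in\pi(V\cap S^0)$. Then $\pi(U\cap S^0)$ lies in the centralizer of $c$, which is infinite cyclic by (C). So $\pi(U\cap S^0)=\langle z\rangle$ is infinite cyclic and normal in $\Phi$. For each $h\in\Phi$ we get $hzh^{-1}=z^{\pm1}$, so $h^2$ commutes with $z$. Hence all squares lie in $C_\Phi(z)$, which is cyclic. But $x^2$ and $y^2$ do not commute for distinct basis elements $x,y$, a contradiction.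

If $\pi(U\cap S^0)=1$, then $\pi$ factors through $S^0/(U\cap S^0)\cong S^0U/U$, which has finite index in $S/U$. So $S/U$ is large. $\square$

**Corollary 1.** A subgroup $S\le G_1\times\dots\times G_m$ all of whose coordinate projections have non-large image is non-large. In particular, finite direct products of non-large groups are non-large.

*Proof.* Induct on $m$; the case $m=1$ is clear. Let $U$ be the kernel of the projection of $S$ to $G_m$, and $V$ the kernel of the projection to $G_1\times\dots\times G_{m-1}$. Elements of $U$ have trivial last coordinate and elements of $V$ have trivial first $m-1$ coordinates, so $[U,V]=1$. The quotient $S/U$ is the image of $S$ in $G_m$, non-large by hypothesis; the quotient $S/V$ is the image in $G_1\times\dots\times G_{m-1}$, non-large by induction. If $S$ were large, Lemma 1 would make $S/U$ or $S/V$ large. $\square$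

So $G\times K$ is non-large as soon as $G$ and $K$ are. What remains is strictness: $G\times K\not\preccurlyeq G$. What should $K$ be?

**Multiplying by $\mathbb Z$.** The example $\mathbb Z^n$ suggests $K=\mathbb Z$. This fails for $G=\mathbb Z\wr\mathbb Z=\mathbb Z[t^{\pm1}]\rtimes\langle t\rangle$, which is metabelian, hence non-large. Put $s=t^2$. The index-$2$ subgroup $\mathbb Z[t^{\pm1}]\rtimes\langle s\rangle$ has base $A\oplus B$ with $A=\mathbb Z[s^{\pm1}]$ and $B=t\,\mathbb Z[s^{\pm1}]$. Dividing out $(s-1)B$ turns $B$ into a copy of $\mathbb Z$ on which $s$ acts trivially, and the quotient is $(A\rtimes\langle s\rangle)\times\mathbb Z\cong G\times\mathbb Z$. So $G\times\mathbb Z\preccurlyeq G$.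

**Multiplying by a torsion group.** Suppose we have one infinite, finitely generated, residually finite torsion group $K$. For *solvable* finitely generated $G$ it does the job. If $K\preccurlyeq G$, then by (2.4) a finite-index subgroup of $G$ maps onto a finite-index subgroup of $K$; this image is finitely generated, solvable and torsion, hence finite, while $K$ is infinite. But no fixed $K$ can serve all $G$: take $G=K$. The group $K$ has to be built against $G$.

**Counting.** There are uncountably many $2$-generated groups and $G$ has only countably many finite-index subgroups; does counting produce a $K\not\preccurlyeq G$? Not by itself, because one non-large $G$ can have $2^{\aleph_0}$ pairwise non-isomorphic quotients. Let $V$ be the $\mathbb F_2$-space with basis $e_i$ ($i\in\mathbb Z$) and $Z$ the $\mathbb F_2$-space with basis $z_d$ ($d\ge1$). Let $\beta:V\times V\to Z$ be bilinear with $\beta(e_i,e_j)=z_{j-i}$ if $i<j$, and $0$ otherwise. The product $(v,z)(v',z')=(v+v',z+z'+\beta(v,v'))$ makes $V\times Z$ a group, in which $Z$ is central and, for $i<j$, the commutator of $(e_i,0)$ and $(e_j,0)$ is $z_{j-i}$. The shift $e_i\mapsto e_{i+1}$ preserves $\beta$ and fixes $Z$ pointwise;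 adjoin it as an element $t$. The resulting solvable group is generated by $t$ and $(e_0,0)$, and all of the $2^{\aleph_0}$ subgroups of $Z$ are normal in it. A given countable group receives only countably many epimorphisms from a finitely generated group, so $2^{\aleph_0}$ isomorphism types occur among the quotients.

Thus we need an actual construction. Here is what it has to deliver.

**Proposition 1.** If $G$ is finitely generated and not large, there is a $2$-generated residually finite torsion group $K$ with $K\not\preccurlyeq G$.

**Theorem 1 from Proposition 1.** Let $G\lessdot F_2$, so $G$ is not large by (2.1). Take $K$ from the proposition and put $H=G\times K$, which is finitely generated. Then $G\preccurlyeq H$ by projection. If $H\preccurlyeq G$, then $K\preccurlyeq H\preccurlyeq G$, so $K\preccurlyeq G$ by (2.3), which is false. Next, $H\preccurlyeq F_2$ as for every finitely generated group. Finally, $G$ is not large and the torsion group $K$ is not large by (2.2), so $H$ is not large by Corollary 1, and $F_2\not\preccurlyeq H$ by (2.1). Hence $G\lessdot H\lessdot F_2$. $\blacksquare$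

It remains to prove Proposition 1.

## 4. Countably many certificates for all possible epimorphisms

From now on $F$ denotes the free group $F_2$, and we look for $K=F/M$. By (2.4), when $K$ is residually finite, $K\preccurlyeq G$ means that some finite-index subgroup $G_i$ of $G$ maps onto some $P/M$, where $M\le P\le F$ and $[F:P]<\infty$. We want to rule out all these epimorphisms one by one while $M$ is being built. The trouble is that the epimorphisms cannot be listed before $M$ is known. So we describe them by data that do not mention $M$.

By (E), $G$ has countably many finite-index subgroups $G_1,G_2,\dots$ (listed with repetition if necessary), all finitely generated. Fix epimorphisms $\varepsilon_i:\Lambda_i\to G_i$ with $\Lambda_i$ free of finite rank. Consider tuples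
$$\tau=(i,P,\theta,v),\qquad P\le F\text{ of finite index},\quad \theta:\Lambda_i\to P,\quad v:P\to\Lambda_i\ \text{ homomorphisms}.$$
All groups here are countable, and $\Lambda_i$ and $P$ are finitely generated, so there are only countably many tuples. Put
$$Z_\tau=\{y^{-1}\theta(v(y)):y\in P\}\cup\theta(\ker\varepsilon_i)\subseteq P .$$
The map $\theta$ is a candidate for an epimorphism, lifted to free groups; the second part of $Z_\tau$ must die for $\theta$ to be defined on $G_i$, and the first part must die for $v$ to certify that it is onto.

**(4.1)** *If $M\lhd F$, $M\le P$, and there is an epimorphism $\varphi:G_i\to P/M$, then $Z_\tau\subseteq M$ for some $\tau=(i,P,\theta,v)$.* By (D), the map $\varphi\varepsilon_i:\Lambda_i\to P/M$ lifts to $\theta:\Lambda_i\to P$, and $\theta(\ker\varepsilon_i)\subseteq M$. The group $P$ is free. Since $\varphi\varepsilon_i$ is onto, for each $y$ in a basis of $P$ we can choose $v(y)\in\Lambda_i$ with $\theta(v(y))\in yM$. This defines a homomorphism $v$. Then $\theta v$ and the identity of $P$ agree modulo $M$ on a basis, hence on $P$, so $y^{-1}\theta(v(y))\in M$ for all $y\in P$.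

**(4.2)** *If $M\lhd F$, $M\le P$ and $F/M$ is large, then $Z_\tau\not\subseteq M$ for every $\tau=(i,P,\theta,v)$.* Suppose $Z_\tau\subseteq M$. Since $\theta(\ker\varepsilon_i)\subseteq M$, $\theta$ induces a homomorphism $G_i\to P/M$, and it is onto because $\theta(v(y))\in yM$ for all $y\in P$. Now $P/M$ has finite index in the large group $F/M$. So $P/M$ is large, hence $G_i$, hence $G$, by (2.2). This contradicts the hypothesis on $G$.

So as long as the current quotient $F/M$ is *large*, for every certificate $\tau$ with $M\le P$ we can find an element $z\in Z_\tau\setminus M$. If we can keep $z$ out of the final $M$, the certificate $\tau$ is dead. But the final quotient must be torsion. So we need a way to force a power of a given element to be trivial while the quotient remains large, and a way to remember that $z$ is to stay outside.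

## 5. Killing a power of an element while staying large

We start with a criterion for largeness, with its proof.

**Theorem (B. Baumslag–S. J. Pride, J. London Math. Soc. (2) 17 (1978), 425–426).** A group with a presentation with $n$ generators and $m$ relators, $n,m<\infty$ and $n-m\ge2$, is large.

*Proof.* Let $X$ be free of rank $n$, with relators $r_1,\dots,r_m\in X$.

**Step 1: a basis adapted to a map onto $\mathbb Z$.** The relators span a subgroup of rank at most $m<n$ in $X^{ab}=\mathbb Z^n$. So some nonzero homomorphism $\mathbb Z^n\to\mathbb Z$ kills them, and dividing by a generator of its image we get an epimorphism $\chi:X\to\mathbb Z$ killing all relators. The induced map $\mathbb Z^n\to\mathbb Z$ splits, so $\mathbb Z^n$ has a basis with values $1,0,\dots,0$. Since $\mathrm{Aut}(X)\to GL_n(\mathbb Z)$ is onto, this basis lifts to a basis $t,x_1,\dots,x_{n-1}$ of $X$ with $\chi(t)=1$ and $\chi(x_j)=0$. The kernel of $\chi$ is free on the elements $x_{j,i}=t^{-i}x_jt^i$ ($i\in\mathbb Z$), and conjugation by $t$ shifts the second index: $t^{-k}x_{j,i}t^k=x_{j,i+k}$. Replacing each relator by a conjugate by a power of $t$, which does not change the normal closure, we find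 $l\ge0$ such that each $r_q$ is a word in the $x_{j,i}$ with $0\le i\le l$.

**Step 2: presenting a subgroup of large index.** We pass to index $d$, where $d\ge1$ and $d>(n-1)l$; since $n\ge2$, also $d>l$. The subgroup $X_d=\chi^{-1}(d\mathbb Z)$ is generated by $\ker\chi$ and $s=t^d$. As $s^{-1}x_{j,i}s=x_{j,i+d}$, it is generated by $s$ and the $x_{j,i}$ with $0\le i<d$. These are $1+(n-1)d$ elements, which is the rank of $X_d$ by (A); a generating set of a free group of finite rank whose size is the rank is a basis, so $X_d$ is free on them.

Every $w\in X$ can be written $w=t^iu$ with $0\le i<d$, $u\in X_d$, and $w^{-1}r_qw=u^{-1}(t^{-i}r_qt^i)u$. So the normal closure of the $r_q$ in $X$ is the normal closure in $X_d$ of the $md$ elements $r_{q,i}=t^{-i}r_qt^i$ ($0\le i<d$). Hence the index-$d$ subgroup of our group given by $X_d$ is presented by the basis above with the $md$ relators $r_{q,i}$.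

**Step 3: splitting off $\langle s\rangle$ as a free factor.** The element $r_{q,i}$ is a word in $x_{j,e}$ with $0\le e\le l+d-1$. For $e\ge d$ we have $x_{j,e}=s^{-1}x_{j,e-d}\,s$ with $0\le e-d\le l-1<d$. Add the relations $x_{j,i}=1$ for all $j$ and $0\le i<l$. Then all letters $x_{j,e}$ with $e<l$ or $e\ge d$ become trivial, and $s$ no longer occurs in the relators. The result is a quotient $\langle s\rangle*Q$, where $\langle s\rangle\cong\mathbb Z$ and $Q$ has the $(n-1)(d-l)$ generators $x_{j,i}$ ($l\le i<d$) and $md$ relators. Since $n-1-m\ge1$,
$$(n-1)(d-l)-md=(n-1-m)d-(n-1)l\ \ge\ d-(n-1)l\ >\ 0 .$$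
So $Q$ has more generators than relators and maps onto $\mathbb Z$. Thus $\langle s\rangle*Q$ maps onto $\mathbb Z*\mathbb Z=F_2$. $\square$

Now let $\Gamma$ be large and $g\in\Gamma$. Which power of $g$ can we kill? In $F_2=\langle x,y\rangle$, killing $x$ leaves $\mathbb Z$, which is not large, but killing $x^2$ leaves $\mathbb Z/2*\mathbb Z$, which is. So the power must be chosen with care. Here is the count one would try. Let $L\lhd\Gamma$ of index $s$ map onto a free group $\Phi$ of rank $r\ge2$. Normally generating in $\Gamma$ by $g^n\in L$ means, seen from $L$, normally generating by $s$ conjugates, so in $\Phi$ we kill $s$ elements $u_1^k,\dots,u_s^k$. If a normal subgroup $\Psi\lhd\Phi$ of index $j$ contains them, then $\Psi$ has rank $1+(r-1)j$, and conjugating each $u_i^k$ by $j$ coset representatives gives $sj$ relators. For $r=2$ the difference is $1+j-sj\le1$, and the Baumslag–Pride theorem does not apply. What saves us is visible in the example of Section 2: $x$ commutes with $x^2$, so the two conjugates of $x^2$ by $1$ and $x$ coincide. In general $u_i$ commutes with $u_i^k$, and this divides the number of relators by the order of $u_i$ modulo $\Psi$. We make this order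 larger than $s$.

**Lemma 2.** Let $\Gamma$ be a finitely generated large group, $D\lhd\Gamma$ of finite index, $g\in\Gamma$. There is $Y\lhd\Gamma$ with $Y\le D$ and $g^n\in Y$ for some $n\ge1$, such that $\Gamma/Y$ is residually finite and large.

*Proof.* **Step 1: setting up, and choosing the power.** Since $\Gamma$ is large, some finite-index subgroup maps onto a nonabelian free group. Intersect it with $D$ and pass to a smaller finite-index subgroup $L\lhd\Gamma$; by (2.2) and its proof, $L\le D$ has an epimorphism $\pi:L\to\Phi$ with $\Phi$ nonabelian free. As $L$ is finitely generated, $\Phi$ has finite rank $r\ge2$. Let $s=[\Gamma:L]$, $\Gamma=\bigcup_{i=1}^st_iL$, let $q\ge1$ with $g^q\in L$, and put $u_i=\pi(t_i^{-1}g^qt_i)$.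

By (B), $u_i^e\ne1$ whenever $u_i\neq1$ and $1\le e\le s$, and there is a finite-index $\Psi\lhd\Phi$ missing these finitely many elements. So each $u_i\ne1$ has order $o_i>s$ in $\Phi/\Psi$. Let $k$ be the least common multiple of these $o_i$ ($k=1$ if there are none), let $n=qk$, and let $T$ be the normal closure of $g^n$ in $\Gamma$.

**Step 2: counting relators.** We show that $\Psi/\pi(T)$ has few relators. Since $g^n\in L\lhd\Gamma$, we have $T\le L$. Writing an element of $\Gamma$ as $t_i\lambda$ with $\lambda\in L$, we see that $T$ is the normal closure in $L$ of the elements $t_i^{-1}g^nt_i$, whose images under $\pi$ are $u_i^k$. So $\pi(T)$ is the normal closure in $\Phi$ of the $u_i^k$ with $u_i\ne1$. As $o_i$ divides $k$, these lie in $\Psi$, and $\pi(T)\le\Psi$.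

Let $j=[\Phi:\Psi]$. For $e\in\mathbb Z$, $\psi\in\Psi$, $c\in\Phi$, because $u_i^e$ commutes with $u_i^k$,
$$(u_i^e\psi c)^{-1}u_i^k(u_i^e\psi c)=c^{-1}\psi^{-1}u_i^k\psi c=(c^{-1}\psi c)^{-1}\,(c^{-1}u_i^kc)\,(c^{-1}\psi c),\qquad c^{-1}\psi c\in\Psi .$$
Let $c$ run over representatives of the cosets $\langle u_i\rangle\Psi c$ of the subgroup $\langle u_i\rangle\Psi$ in $\Phi$. Every element of $\Phi$ has the form $u_i^e\psi c$. So $\pi(T)$ is the normal closure *in $\Psi$* of the elements $c^{-1}u_i^kc$ with $u_i\ne1$. For each $i$ there are $j/o_i\le j/(s+1)$ of them, since $[\langle u_i\rangle\Psi:\Psi]=o_i$.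

Hence $\Psi/\pi(T)$ has a presentation with $1+(r-1)j\ge1+j$ generators and at most $sj/(s+1)$ relators. The difference is at least
$$1+j-\frac{s}{s+1}\,j=1+\frac{j}{s+1}>1,$$
so, being an integer, at least $2$. By the Baumslag–Pride theorem $\Psi/\pi(T)$ is large. It has finite index in $\Phi/\pi(T)$, which is a quotient of $L/T$, which has finite index in $\Gamma/T$. By (2.2), $\Gamma/T$ is large.

**Step 3: restoring residual finiteness.** The quotient $\Gamma/T$ need not be residually finite, so we divide out a little more. Let $Y/T$ be the intersection of all finite-index subgroups of $\Gamma/T$. It is normal. Since $D/T$ is one of these subgroups, $Y\le D$. Also $g^n\in T\le Y$. An element of $\Gamma/T$ outside $Y/T$ is missed by a finite-index subgroup, which contains $Y/T$; so $\Gamma/Y$ is residually finite.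

It is still large. Let $\rho:\Delta\to F_2$ be an epimorphism with $\Delta$ of finite index in $\Gamma/T$. For every finite-index $E\le F_2$, the subgroup $\rho^{-1}(E)$ has finite index in $\Gamma/T$, so it contains $Y/T$. Thus $\rho(Y/T)$ lies in every finite-index subgroup of $F_2$, and $\rho(Y/T)=1$ because $F_2$ is residually finite. So $\rho$ factors through $\Delta/(Y/T)$, which has finite index in $\Gamma/Y$. $\square$

## 6. Conditions, and the torsion group that $G$ does not reach

We build $M$ as an increasing union. If at some stage we decide "$z\notin M$", later relations must not swallow $z$. To record the decision we carry along a second subgroup, of finite index, inside which everything that follows must stay.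

**Definition.** A *condition* is a pair $(M,D)$ of normal subgroups of $F$ with $M\le D$, $[F:D]<\infty$, and $F/M$ residually finite and large. Write $(M',D')\le(M,D)$ if $M\le M'\le D'\le D$.

For example, $(1,F)$ is a condition. A condition promises $M\le M_{\text{final}}\le D$: the elements of $M$ are already in, the elements outside $D$ are out for good. Conditions have three properties.

* **(a)** For any condition $(M,D)$ and $g\in F$ there is a condition $(M',D)\le(M,D)$ with $g^n\in M'$ for some $n\ge1$. Apply Lemma 2 to $\Gamma=F/M$, the subgroup $D/M$ and the element $gM$, and let $M'$ be the preimage of $Y$ in $F$.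
* **(b)** For any condition $(M,D)$ and $z\notin M$ there is a condition $(M,D')\le(M,D)$ with $z\notin D'$. As $F/M$ is residually finite, some finite-index normal subgroup of $F$ contains $M$ and not $z$; intersect it with $D$.
* **(c)** If $(M_0,D_0)\ge(M_1,D_1)\ge\dots$ are conditions and $M=\bigcup_jM_j$, then $M_j\le M\le D_j$ for all $j$. Indeed for $i\ge j$ we have $M_i\le D_i\le D_j$, and for $i\le j$ we have $M_i\le M_j\le D_j$.

*Proof of Proposition 1.* Let $G$ be finitely generated and not large, with the tuples of Section 4 listed as $\tau_1,\tau_2,\dots$.

**Step 1: the construction.** We handle one group element and one certificate at each stage. Let $F=\{g_1,g_2,\dots\}$ and $(M_0,D_0)=(1,F)$. Given $(M_{j-1},D_{j-1})$: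

1. by (a), extend to $(M_j,D_{j-1})$ with a positive power of $g_j$ in $M_j$;
2. if $g_j\notin M_j$, shrink the second entry by (b) to exclude $g_j$;
3. if $\tau_j=(i,P,\theta,v)$ and $M_j\le P$, then by (4.2), as $F/M_j$ is large, there is $z\in Z_{\tau_j}\setminus M_j$; shrink the second entry by (b) to exclude $z$.

Call the result $(M_j,D_j)$. Let $M=\bigcup_jM_j$ and $K=F/M$, a $2$-generated group.

**Step 2: $K$ is torsion and residually finite.** It is torsion by item 1. Let $g=g_j\notin M$. Then $g_j\notin M_j$, so $g\notin D_j$ by item 2, and $D_j\ge M$ by (c). So the finite-index subgroup $D_j/M$ misses $gM$.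

**Step 3: $K\not\preccurlyeq G$.** Suppose $K\preccurlyeq G$. By (2.4) some $G_i$ maps onto $P/M$ with $M\le P\le F$ and $[F:P]<\infty$. By (4.1), $Z_{\tau_j}\subseteq M$ for some $\tau_j=(i,P,\theta,v)$. Since $M_j\le M\le P$, item 3 at stage $j$ provided $z\in Z_{\tau_j}$ with $z\notin D_j\supseteq M$. This contradicts $Z_{\tau_j}\subseteq M$. $\square$

Notice how largeness is used: every $F/M_j$ is large, which is what makes (4.2) applicable at every stage, but the limit $F/M$ is torsion and so not large. With Section 3, Theorem 1 is proved.

## 7. Upper bounds for countably many groups

**Theorem 2.** If $G_1,G_2,\dots$ are finitely generated groups with all $G_n\lessdot F_2$, there is a $2$-generated group $H\lessdot F_2$ with $G_n\preccurlyeq H$ for all $n$, and hence a finitely generated $H'\lessdot F_2$ with $G_n\lessdot H'$ for all $n$.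

For finitely many groups the direct product works, by Corollary 1. For infinitely many, one would look for a finitely generated subgroup of an infinite product with non-large projections, but Corollary 1 does not extend to infinite products. The free group $F_2$ is residually finite, so it embeds in the product of its finite quotients; all its projections are finite, and yet it is large. So the subgroup must be chosen so that its largeness cannot come from "infinitely far out". We arrange that far out the generators nearly commute.

*Proof.* **Step 1: replace each $G_n$ by a $2$-generated group whose generators satisfy many commutation relations.** Let $G_n=\langle g_{n,1},\dots,g_{n,k_n}\rangle$ with $k_n\ge1$, and let $m_n=nk_n$. In $G_n^{\mathbb Z/m_n}\rtimes\langle a_n\rangle$, where $a_n$ has order $m_n$ and acts by cyclic shift, let $x_n\in G_n^{\mathbb Z/m_n}$ have value $g_{n,i}$ at position $ni$ ($1\le i\le k_n$) and $1$ elsewhere. Put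
$$W_n=\langle a_n,x_n\rangle,\qquad B_n=W_n\cap G_n^{\mathbb Z/m_n}.$$
For example, for $n=3$, $k_3=2$ there are six positions and $x_3=(1,1,g_{3,1},1,1,g_{3,2})$ at positions $1,\dots,6$.

The subgroup $B_n$ has finite index in $W_n$ and contains all shifts of $x_n$, so at every position every generator $g_{n,i}$ occurs, and each coordinate projection $B_n\to G_n$ is onto. Hence $G_n\preccurlyeq W_n$. By Corollary 1, $B_n$ is non-large, and so is $W_n$ by (2.2).

If $1\le|j|<n$, then $x_n$ and $a_n^{-j}x_na_n^j$ have disjoint supports: the support of $x_n$ consists of positions divisible by $n$, that of its shift of positions not divisible by $n$. (This makes sense modulo $m_n$ because $n\mid m_n$.) So they commute.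

**Step 2: assemble the groups $W_n$.** Let $a=(a_n)_n$, $x=(x_n)_n$ and $H=\langle a,x\rangle\le\prod_nW_n$. Each projection $H\to W_n$ is onto, so $G_n\preccurlyeq W_n\preccurlyeq H$.

**Step 3: $H$ is not large.** Suppose it is, with an epimorphism $\pi:H^0\to\Phi$ as in Lemma 1. We first remove all elements with finitely many nontrivial coordinates. Let $E_n$ be the kernel of $H\to W_1\times\dots\times W_n$, and let $U_n$ be the set of elements of $H$ whose coordinates beyond the $n$-th are trivial. Both are normal subgroups of $H$, and $[E_n,U_n]=1$. The group $H/E_n$ is a subgroup of $W_1\times\dots\times W_n$ with non-large projections, so it is non-large by Corollary 1; hence $\pi(E_n\cap H^0)\ne1$ by the second part of Lemma 1. The first part gives $\pi(U_n\cap H^0)=1$. This holds for every $n$. The $U_n$ increase, so $U=\bigcup_nU_n$ is a normal subgroup with $\pi(U\cap H^0)=1$, and $H/U$ is large by Lemma 1.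

But for every $j$, the commutator $[x,a^{-j}xa^j]$ has trivial $n$-th coordinate for all $n>|j|$, by Step 1 (for $j=0$ it is trivial). So it lies in $U$. Conjugating by powers of $a$, we see that all the elements $a^{-j}xa^j$ commute modulo $U$. The subgroup they generate in $H/U$ is normalized by $a$ and contains $x$, so it is the normal closure of $x$; it is abelian, and the quotient by it is cyclic, generated by $a$. Hence $H/U$ is metabelian and not large by (2.2), a contradiction. So $H\lessdot F_2$.

**Step 4: strict bounds.** Theorem 1 applied to $H$ gives a finitely generated $H'$ with $H\lessdot H'\lessdot F_2$. Then $G_n\preccurlyeq H\preccurlyeq H'$, and $H'\preccurlyeq G_n$ would give $H'\preccurlyeq H$. So $G_n\lessdot H'$ for all $n$. $\blacksquare$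

## 8. A family of independent torsion groups indexed by $2^{\omega}$

Write $2^\omega$ for the set of infinite $0$-$1$ sequences, $2^l$ for those of length $l$, $2^{<\omega}$ for all finite ones, and $\alpha|l$ for the restriction of $\alpha$ to length $l$.

**Theorem 3.** Let $\mathcal G$ be a nonempty countable set of finitely generated groups, each $\lessdot F_2$. There are $2$-generated residually finite torsion groups $K_\alpha$ $(\alpha\in2^\omega)$ such that for every $G\in\mathcal G$, every finite $A\subset2^\omega$ and every $\alpha\notin A$,
$$K_\alpha\not\preccurlyeq G\times\prod_{\beta\in A}K_\beta .$$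

We want to grow the groups $K_\alpha=F/M_\alpha$ along the branches of a binary tree of conditions, and, for distinct branches $\alpha,\beta_1,\dots,\beta_m$, kill all certificates for $K_\alpha\preccurlyeq G\times\prod K_{\beta_i}$. Imitating (4.2) directly does not work. At the moment when we treat a certificate, the groups $K_{\beta_i}$ are not known; we only have conditions $(M_i,D_i)$, and $G\times\prod F/M_i$ is *large* if $m\ge1$, so an epimorphism from it onto $P/M$ yields no contradiction. The way around: complete the conditions at $\beta_1,\dots,\beta_m$ to torsion groups in imagination, find the element $z$ that refutes the certificate for this imagined product, and observe that only a finite stage of the imagined completion was used. Keep that stage and forget the rest.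

*Proof.* **Step 1: reduction to one group, and certificates for products.** By Theorem 2 there is a finitely generated $G^*\lessdot F_2$ with $G\preccurlyeq G^*$ for all $G\in\mathcal G$ (list $\mathcal G$ with repetitions if it is finite). By (2.3), $G\times\prod K_\beta\preccurlyeq G^*\times\prod K_\beta$, so it suffices to prove the theorem for $\mathcal G=\{G^*\}$. We write $G$ for $G^*$, so $G$ is non-large.

Write $G=E/R$ with $E$ free of finite rank, and let $\Omega_m=E\times F^m$. For each finite-index $Q\le\Omega_m$ fix an epimorphism $\varepsilon_Q:\Lambda_Q\to Q$ with $\Lambda_Q$ free of finite rank. Consider tuples $\tau=(m,Q,P,\theta,v)$ where $m\ge0$, $Q\le\Omega_m$ and $P\le F$ have finite index, and $\theta:\Lambda_Q\to P$, $v:P\to\Lambda_Q$ are homomorphisms. There are countably many; list them as $\tau_1,\tau_2,\dots$. For a normal subgroup $N$ of $\Omega_m$ with $N\le Q$ let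
$$Z_\tau(N)=\{y^{-1}\theta(v(y)):y\in P\}\cup\theta(\varepsilon_Q^{-1}(N)).$$

**(8.1)** *If $N\le Q$, $M\lhd F$, $M\le P$ and $Q/N$ maps onto $P/M$, then $Z_\tau(N)\subseteq M$ for some $\tau=(m,Q,P,\theta,v)$.* As in (4.1): lift $\Lambda_Q\to Q\to Q/N\to P/M$ to $\theta:\Lambda_Q\to P$. The kernel of $\Lambda_Q\to Q/N$ is $\varepsilon_Q^{-1}(N)$, so $\theta$ maps it into $M$. Choose $v(y)$ on a basis of $P$ with $\theta(v(y))\in yM$; then this holds for all $y\in P$.

**(8.2)** *Conversely, if $N\le Q$, $M\lhd F$, $M\le P$ and $Z_\tau(N)\subseteq M$, then $\theta$ induces an epimorphism $Q/N\to P/M$.* It induces a homomorphism since $\theta(\varepsilon_Q^{-1}(N))\subseteq M$, and this is onto since $\theta(v(y))\in yM$.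

Say that $M^*\lhd F$ is *below* a condition $(M,D)$ if $M\le M^*\le D$. If $M^*$ is below $c'$ and $c'\le c$, then $M^*$ is below $c$.

**Step 2: refuting one certificate.** This is the following lemma.

**Lemma 3.** Given conditions $c_0,\dots,c_m$ and $\tau=(m,Q,P,\theta,v)$, there are conditions $c_i'\le c_i$ such that, whenever $M_i^*\lhd F$ is below $c_i'$ $(0\le i\le m)$ and $N^*=R\times M_1^*\times\dots\times M_m^*$, the three statements
$$M_0^*\le P,\qquad N^*\le Q,\qquad Z_\tau(N^*)\subseteq M_0^*$$
do not all hold.

*Proof of Lemma 3.* Let $c_0=(M,D)$. If $M\not\le P$, take $c_i'=c_i$ for all $i$; then $M_0^*\ge M$ is never contained in $P$. So let $M\le P$.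

For $1\le i\le m$, start at $c_i$ and apply (a) successively to all elements of $F$. This gives a descending sequence of conditions with first entries $M_{i,0}\le M_{i,1}\le\cdots$, where the term number $0$ is $c_i$. Put $M_i^\infty=\bigcup_lM_{i,l}$; then $F/M_i^\infty$ is torsion. Put $N^\infty=R\times\prod_iM_i^\infty$. The group $\Omega_m/N^\infty\cong G\times\prod_iF/M_i^\infty$ is non-large by (2.2) and Corollary 1. Any single element of $N^\infty$ has finitely many coordinates, so it lies in $R\times\prod_iM_{i,l}$ for some $l$.

*Case $N^\infty\not\le Q$.* Some element of $N^\infty\setminus Q$ lies in $R\times\prod_iM_{i,l}$ for some $l$. Let $c_i'$ be the $l$-th condition of the $i$-th sequence ($i\ge1$) and $c_0'=c_0$. If the $M_i^*$ are below $c_i'$, then $N^*\ge R\times\prod_iM_{i,l}$, so $N^*\not\le Q$.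

*Case $N^\infty\le Q$.* Then $Q/N^\infty$ has finite index in $\Omega_m/N^\infty$ and is non-large, while $P/M$ has finite index in $F/M$ and is large. So $Q/N^\infty$ does not map onto $P/M$, and by (8.2) there is $z\in Z_\tau(N^\infty)\setminus M$. Either $z=y^{-1}\theta(v(y))$ with $y\in P$; then put $l=0$. Or $z=\theta(e)$ with $\varepsilon_Q(e)\in N^\infty$; then choose $l$ with $\varepsilon_Q(e)\in R\times\prod_iM_{i,l}$. Let $c_i'$ be the $l$-th condition of the $i$-th sequence ($i\ge1$), and let $c_0'=(M,D')\le c_0$ with $z\notin D'$, by (b). Suppose all $M_i^*$ are below $c_i'$ and $N^*\le Q$. In the first subcase $z\in Z_\tau(N^*)$ trivially; in the second, $\varepsilon_Q(e)\in R\times\prod_iM_{i,l}\le N^*$, so again $z\in Z_\tau(N^*)$. But $z\notin D'\supseteq M_0^*$. So $Z_\tau(N^*)\not\subseteq M_0^*$. $\square$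

**Step 3: the tree of conditions.** We now treat every certificate at all tuples of nodes. Let $F=\{g_1,g_2,\dots\}$. We define conditions $c_s=(M_s,D_s)$ for $s\in2^{<\omega}$, with $c_\emptyset=(1,F)$. Given level $l-1$, assign to each $s\in2^l$ the condition of its restriction to length $l-1$. For every $s\in2^l$ apply (a) with $g_l$, and then, if $g_l$ is not in the new first entry, apply (b) to exclude $g_l$ from the second entry. Then, for each $\tau\in\{\tau_1,\dots,\tau_l\}$, with its number $m$, and each $(m+1)$-tuple $(s,t_1,\dots,t_m)$ of *distinct* elements of $2^l$, one after another, apply Lemma 3 to the current conditions at $s,t_1,\dots,t_m$ (in the roles of $c_0,c_1,\dots,c_m$), and replace them by the extensions obtained. Because the nodes are distinct, the replacements do not conflict. There are finitely many steps, and the resulting conditions are the $c_s$, $s\in2^l$.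

For $\alpha\in2^\omega$ let $M_\alpha=\bigcup_lM_{\alpha|l}$ and $K_\alpha=F/M_\alpha$. All conditions assigned along $\alpha$, including the intermediate ones, form a descending sequence, so by (c) $M_\alpha$ is below every one of them.

**Step 4: $K_\alpha$ is torsion and residually finite.** It is $2$-generated, and at level $l$ a positive power of $g_l$ was put into the first entry, so it is torsion. If $g_l\notin M_\alpha$, then $g_l$ was not in the first entry after (a) was applied at level $l$, so it was excluded from a second entry, which has finite index and contains $M_\alpha$.

**Step 5: independence.** Let $A=\{\beta_1,\dots,\beta_m\}$ with distinct $\beta_i$ and $\alpha\notin A$, and suppose $K_\alpha\preccurlyeq G\times\prod_iK_{\beta_i}\cong\Omega_m/N$, where $N=R\times\prod_iM_{\beta_i}$. By (2.4) there are finite-index subgroups $Q\ge N$ of $\Omega_m$ and $P\ge M_\alpha$ of $F$ and an epimorphism $Q/N\to P/M_\alpha$. By (8.1), $Z_{\tau_j}(N)\subseteq M_\alpha$ for some $\tau_j=(m,Q,P,\theta,v)$. Choose $l\ge j$ so large that $\alpha|l,\beta_1|l,\dots,\beta_m|l$ are distinct. At level $l$, Lemma 3 was applied to $\tau_j$ and this tuple of nodes, and $M_\alpha,M_{\beta_1},\dots,M_{\beta_m}$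 are below the conditions it produced. Hence $M_\alpha\le P$, $N\le Q$ and $Z_{\tau_j}(N)\subseteq M_\alpha$ cannot all hold, a contradiction. $\blacksquare$

## 9. Antichains and chains between $[G]$ and $[F_2]$

**Corollary 2.** Let $G$ be a finitely generated group with $G\lessdot F_2$, and let $K_\alpha$ be as in Theorem 3 for $\mathcal G=\{G\}$.

1. The map $A\mapsto[G\times\prod_{\alpha\in A}K_\alpha]$ is an order embedding of the poset of nonempty finite subsets of $2^\omega$ into $\{[H]:G\lessdot H\lessdot F_2\}$. So this interval contains an antichain of cardinality $2^{\aleph_0}$ (the largest possible, since there are only $2^{\aleph_0}$ finitely generated groups up to isomorphism) and a copy of every finite poset.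
2. The interval contains a strictly increasing chain of type $\omega_1$. The set $\mathcal F\setminus\{[F_2]\}$ has no maximal element and no countable cofinal subset.

*Proof of (1).* **Step 1: the order on finite sets is preserved and reflected.** If $A\subseteq B$, then $G\times\prod_AK_\beta\preccurlyeq G\times\prod_BK_\beta$ by projection. If $A\not\subseteq B$, choose $\alpha\in A\setminus B$. Then $G\times\prod_AK_\beta\preccurlyeq G\times\prod_BK_\beta$ would give $K_\alpha\preccurlyeq G\times\prod_BK_\beta$, contrary to Theorem 3.

**Step 2: the values lie in the interval.** For nonempty $A$, the same argument with $B=\emptyset$ shows $G\times\prod_AK_\beta\not\preccurlyeq G$, while $G$ lies below by projection. The group $G\times\prod_AK_\beta$ is finitely generated, and it is non-large by (2.2) and Corollary 1, so it is strictly below $F_2$ by (2.1).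

**Step 3: antichains and finite posets.** The one-element sets $\{\alpha\}$ form an antichain of cardinality $2^{\aleph_0}$. For a finite poset, index its elements by distinct elements of $2^\omega$; the map $p\mapsto\{q:q\le p\}$ embeds it into the poset of nonempty finite subsets of these indices, because $p\le p'$ if and only if $\{q:q\le p\}\subseteq\{q:q\le p'\}$.

*Proof of (2).* **Step 1: a chain of type $\omega_1$.** We use transfinite recursion. Start with some $H_0$ with $G\lessdot H_0\lessdot F_2$, by Theorem 1. Given $H_\xi\lessdot F_2$, choose $H_{\xi+1}$ with $H_\xi\lessdot H_{\xi+1}\lessdot F_2$, again by Theorem 1. If $\lambda<\omega_1$ is a limit ordinal, the family $(H_\xi)_{\xi<\lambda}$ is countable, and Theorem 2 gives a finitely generated $H_\lambda\lessdot F_2$ strictly above all its members.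

**Step 2: no maximal element, no countable cofinal subset.** The set $\mathcal F\setminus\{[F_2]\}$ consists of the classes of finitely generated groups $\lessdot F_2$. It has no maximal element by Theorem 1. By Theorem 2, a nonempty countable subset has a strict upper bound $[H']$ in the set; if the subset were cofinal, $[H']$ would lie below one of its members, which is impossible. The empty subset is not cofinal, because the set contains $[1]$. $\blacksquare$
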